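# Cutting two-sided random walks along a geodesic: the harmonic measure of the 7-regular circle packing

## 1. Bi-infinite walks on the 7-regular triangulation

Let $K=K^{[7]}$ be the simply connected triangulation of the plane in which every vertex has degree 7, and let $V$ be its vertex set. A bi-infinite path is a sequence $x=(x_n)_{n\in\mathbb Z}$ of vertices with $x_n\sim x_{n+1}$ for all $n$. For $v\in V$ let $Q_v$ be the law of a bi-infinite path with $x_0=v$ whose two halves $(x_n)_{n\ge 0}$ and $(x_{-n})_{n\ge 0}$ are independent simple random walks from $v$. Put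
$$Q=\sum_{v\in V}Q_v .$$
This is an infinite but $\sigma$-finite measure on paths, since each $Q_v$ has mass 1. If $u_{-m},\dots,u_n$ is a path in $K$ with $m,n\ge 0$, only $Q_{u_0}$ charges the cylinder below, and each of the $m+n$ steps costs a factor $1/7$:
$$Q(x_{-m}=u_{-m},\dots,x_n=u_n)=7^{-(m+n)}. \tag{1}$$
The right side does not depend on where time $0$ sits inside the window. This is the source of everything that follows.

**Step 1 (shift invariance).** The aim is to show that $Q$ does not know where time zero is. Let $(\theta x)_k=x_{k+1}$. Fix $n\ge1$ and a path $u_{-n},\dots,u_n$, and let $C(u)=\{x_k=u_k,\ -n\le k\le n\}$. The event $\theta x\in C(u)$ says $x_j=u_{j-1}$ for $-n+1\le j\le n+1$. It is a cylinder over a window that contains $0$, because $n\ge1$, so by (1) it has mass $7^{-2n}$, the same as $C(u)$. Any two cylinders $C(u)$, $C(u')$ are nested or disjoint, so together with $\emptyset$ they form a $\pi$-system. They generate the $\sigma$-algebra, and those with $n=1$ form a countable partition into sets of finite mass. By the $\pi$–$\lambda$ theorem, applied inside each piece of this partition, $Q$ is invariant under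 $\theta$.

A shift orbit is a trajectory whose clock has been forgotten. To measure sets of trajectories we select one moment on each.

**Definition (marker).** Let $A$ be a shift-invariant measurable set of paths. A marker on $A$ is a measurable $T:A\to\mathbb Z$ with $T(\theta x)=T(x)-1$.

**Example.** Fix a vertex $z$ and let $A$ be the set of paths that visit $z$ at least once and finitely often. The first visit time $T$ and the last visit time $T'$ are markers on $A$. Here $\{T=0\}$ says: $x_0=z$, no visit at negative times, finitely many at positive times. And $\{T'=0\}$ is the same with the two halves exchanged. The halves have the same law under $Q_z$, so $Q(T=0)=Q(T'=0)$. The next step says that this holds for any two markers.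

**Step 2 (exchange of markers).** The aim is that the mass of a set of trajectories does not depend on the marker. Let $T,T'$ be markers on $A$. If $T(x)=0$ and $T'(x)=k$, then $T(\theta^kx)=-k$ and $T'(\theta^kx)=0$, so $\theta^k$ maps $\{T=0,T'=k\}$ bijectively onto $\{T=-k,T'=0\}$. By shift invariance,
$$Q(A,\,T=0)=\sum_kQ(A,\,T=0,\,T'=k)=\sum_kQ(A,\,T=-k,\,T'=0)=Q(A,\,T'=0). \tag{2}$$

Here is what the construction is for. When $K$ is drawn in the hyperbolic plane, both ends of a typical path converge to boundary points $\xi_-$ and $\xi_+$. Fixing a marker gives a measure $\nu$ on pairs $(\xi_-,\xi_+)$, which by (2) does not depend on the marker. This freedom will be used twice. One marker shows that $\nu$ is invariant under all symmetries of the picture; if the exit distribution of the walk had a density, this would force $\nu$ to be a multiple of one explicit measure. Another marker, the first time the path is near a given geodesic, writes $\nu$ as a rapidly converging sum of products. The two descriptions turn out to be incompatible.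

## 2. The circle packing and three questions about its exit distribution

The complex $K$ is hyperbolic. This means that it has a maximal circle packing $\mathcal P_K$ filling the unit disc $\mathbb D$: a family of circles, one for each vertex, with disjoint interiors, mutually tangent in triples along the faces of $K$. Normalize it so that the circle $C_1$ (the $\alpha$-circle) of a distinguished vertex $v_1$ is centered at the origin. By symmetry all circles have the same hyperbolic radius. Write $d$ for the hyperbolic distance of curvature $-1$, so $d(0,z)=2\,\mathrm{artanh}|z|$.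

The simple random walk on $V$ from $v_1$ moves at each step to one of the 7 neighbors, chosen uniformly. We use as a black box the following result, quoted as Theorem 13.16: for almost every walk, the Euclidean centers of the visited circles converge to a point $X_\infty$ of $\mathbb T=\partial\mathbb D$. The harmonic measure is the law of this point: $\omega(E)=\mathbb P(X_\infty\in E)$ for Borel $E\subset\mathbb T$. Write $\lambda=d\theta/2\pi$.

The three questions are: Is $\omega=\lambda$? Is $\omega$ absolutely continuous with respect to $\lambda$? If it is singular, does it have point masses? The answers are no, no, and no.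

**Theorem.** $\omega$ is singular with respect to $\lambda$ and has no atoms. In particular $\omega\ne\lambda$.

Singular means purely singular: there is no absolutely continuous part.

## 3. The tessellation $\{3,7\}$ and its group

**Step 3 (coordinates for the packing).** The aim is to locate the seven neighbors of the origin. Tangent circles of equal hyperbolic radius have hyperbolic centers at a fixed distance $L$, twice the radius. So the centers of the three circles of a face form an equilateral triangle of side $L$. Seven of these surround each vertex exactly once, since the circles have disjoint interiors, so all angles are $2\pi/7$. Gluing such triangles according to $K$ gives a complete, simply connected hyperbolic surface, smooth also at the vertices because the angles add up to $2\pi$. The packing defines a local isometry from it to $\mathbb D$. A local isometry from a complete connected surface is a covering, and $\mathbb D$ is simply connected, so it is an isometry. Hence the triangles form the regular tessellation $\{3,7\}$ of $\mathbb D$.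

Half of a triangle is a right triangle with angles $\pi/7$ and $2\pi/7$, and the side opposite $\pi/7$ is $L/2$. So $\cosh(L/2)=\cos(\pi/7)/\sin(2\pi/7)=1/(2\sin(\pi/7))$. With $t=\tanh(L/2)$,
$$t^2=1-4\sin^2(\pi/7)=2\cos(2\pi/7)-1\in(0.246,\,0.25). \tag{3}$$
To check the interval by hand: $x=2\cos(2\pi/7)$ is the only positive root of $q(x)=x^3+x^2-2x-1$, and $q(1.246)<-0.005<0<q(1.25)=1/64$.

From now on a vertex is identified with the hyperbolic center of its circle, and $o=v_1=0$. The neighbors of $o$ are $te^{i(\alpha+2\pi k/7)}$, $0\le k\le6$, for some $\alpha$.

**Step 4 (the symmetry group).** We need a group that moves every vertex to every other. Let $\Gamma$ be the group of orientation-preserving isometries of $\mathbb D$ preserving the tessellation. A triangle of the tessellation determines its three neighbors by reflection in its sides, hence determines the whole tessellation; so an isometry that maps one tile to a tile lies in $\Gamma$ as soon as it preserves orientation. Therefore $\Gamma$ contains the rotations by $2\pi/7$ about vertices and by $\pi$ about midpoints of edges. The latter exchange neighboring vertices, so $\Gamma$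 is transitive on $V$. It acts on $K$ by graph automorphisms.

An element of $\Gamma$ fixing a vertex and a neighbor is the identity, so vertex stabilizers are finite. As $V$ is locally finite, only finitely many $g\in\Gamma$ satisfy $d(go,o)\le R$, for each $R$. Thus $\Gamma$ is discrete and countable. The ball of radius $L$ about a vertex of a tile is convex and contains the three vertices of the tile, so it contains the tile. Hence every point of $\mathbb D$ is within $L$ of $V$, and the compact set of isometries $g$ with $d(go,o)\le L$ maps onto the quotient of $PSL(2,\mathbb R)$ by $\Gamma$. So $\Gamma$ is a cocompact lattice in $PSL(2,\mathbb R)$, which is the group of orientation-preserving isometries.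

All orbits of $\Gamma$ on $\mathbb T$ are infinite. Indeed, let $F=\Gamma\zeta$ be finite. The rotation of order 7 about $o$ has all its orbits on $\mathbb T$ of size 7, so $|F|\ge7$. An orientation-preserving isometry fixing three points of $\mathbb T$ is the identity, so $\Gamma$ acts faithfully on $F$ and is finite. But $\Gamma$ is transitive on the infinite set $V$, a contradiction.

**Step 5 (harmonic measures from all vertices).** The aim is to turn the single measure $\omega$ into an equivariant family. Circles of a fixed hyperbolic radius that tend to $\mathbb T$ have Euclidean diameters tending to $0$. So the hyperbolic centers $X_n$ visited by the walk also converge to $X_\infty$ almost surely. Isometries map hyperbolic centers to hyperbolic centers and extend to homeomorphisms of the closed disc, so by transitivity the same convergence holds from every starting vertex. Let $\omega_v$ be the law of $X_\infty$ for the walk from $v$, so $\omega=\omega_o$. Equivariance and the Markov property at the first step give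
$$\omega_{gv}=g_*\omega_v\quad(g\in\Gamma),\qquad \omega_v=\frac17\sum_{w\sim v}\omega_w. \tag{4}$$

## 4. Averaging seven Poisson kernels, and where the computation stops

Recall the Poisson kernel $P(z,\zeta)=(1-|z|^2)/|\zeta-z|^2$ and three textbook facts. For a disc automorphism $g$ we have $P(gz,g\zeta)\,|g'(\zeta)|=P(z,\zeta)$; taking $z=0$ shows $g_*\lambda=P(g0,\cdot)\lambda$; and $P(re^{i\phi},e^{i\theta})=\sum_{n\in\mathbb Z}r^{|n|}e^{in(\theta-\phi)}$.

Let us test the first question. The rotation by $2\pi/7$ about $o$ lies in $\Gamma$ and fixes $o$, so $\omega$ is invariant under it by (4). Therefore the Fourier coefficients $\int e^{-in\theta}d\omega$ vanish unless $7\mid n$. For $|n|\le6$ they agree with those of $\lambda$, so a difference can appear first at frequency 7.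

**Proposition 1.** $\omega\ne\lambda$.

**Proof.** Suppose $\omega=\lambda$. Then $\omega_{go}=g_*\lambda=P(go,\cdot)\lambda$, and (4) at $o$ says that for almost every $\theta$
$$1=\frac17\sum_{k=0}^6P(te^{i(\alpha+2\pi k/7)},e^{i\theta})=1+2\sum_{j\ge1}t^{7j}\cos7j(\theta-\alpha), \tag{5}$$
because averaging over $k$ keeps only the frequencies divisible by 7. Both sides are continuous, so this holds for all $\theta$. At $\theta=\alpha$ the right side exceeds $1$, a contradiction. $\square$

The sensible next attempt is to treat a general density in the same way. Suppose $d\omega=f\,d\lambda$, and choose $g_k\in\Gamma$ carrying $o$ to its $k$-th neighbor $w_k$. Since $|(g_k^{-1})'(\xi)|=P(w_k,\xi)$, equation (4) becomes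
$$f(\xi)=\frac17\sum_{k=0}^6P(w_k,\xi)\,f(g_k^{-1}\xi)\qquad\text{for a.e. }\xi .$$
For $f=1$ the right side was an explicit function. Now it involves the unknown $f$ at seven other points, and comparing Fourier coefficients gives linear relations among unknowns. Moreover, integrating this equation against continuous functions yields only relations that the true measure $\omega$ satisfies by (4), with or without a density. A contradiction must come from somewhere that uses the density more seriously.

## 5. Atoms and pure type

**Step 6 (no atoms).** This answers the third question. Suppose $\omega_o$ has atoms, and let $m_0>0$ be the largest atom mass, attained at $\zeta$. By $\omega_{go}=g_*\omega_o$ and transitivity, $m_0$ is the largest atom mass of every $\omega_v$. From $m_0=\omega_o\{\zeta\}=\frac17\sum_{w\sim o}\omega_w\{\zeta\}\le m_0$ we get $\omega_w\{\zeta\}=m_0$ for each $w\sim o$. Repeat the argument at each new vertex; since $K$ is connected, $\omega_v\{\zeta\}=m_0$ for all $v$. So $\omega_o\{g^{-1}\zeta\}=\omega_{go}\{\zeta\}=m_0$ for all $g\in\Gamma$. The orbit $\Gamma\zeta$ is infinite, so $\omega_o$ would have infinite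 mass, a contradiction. Hence no $\omega_v$ has atoms.

**Step 7 (pure type).** This reduces the Theorem to excluding $\omega\ll\lambda$. Since $V$ is countable, one $\lambda$-null Borel set carries the singular parts of all $\omega_v$. Let $N$ be the union of its images under $\Gamma$. It is still $\lambda$-null, because $\Gamma$ is countable and acts on $\mathbb T$ by diffeomorphisms, and $\omega_v(N)$ is the mass of the singular part of $\omega_v$. By (4), $\omega_{gv}(N)=\omega_v(g^{-1}N)=\omega_v(N)$, so $\omega_v(N)$ is the same number for all $v$. By the Markov property $\omega_{X_n}(N)$ is the conditional probability of $\{X_\infty\in N\}$ given the first $n$ steps, and by Lévy's theorem it converges almost surely to $1_N(X_\infty)$. So the constant is $0$ or $1$. If it is $1$, all $\omega_v\perp\lambda$. If it is $0$, all $\omega_v\ll\lambda$.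

Can one use the action of $\Gamma$ on $\mathbb T$ for more than this zero-one law? The obstacle is that $\omega$ is not $\Gamma$-invariant. If it were, all $\omega_v$ would coincide, and the argument of Step 7 with any Borel set $E$ in place of $N$ would give $\omega(E)\in\{0,1\}$ for every $E$. Such a measure on $\mathbb T$ is a point mass, contrary to Step 6. So ergodicity on $\mathbb T$ gives no formula for a density. On pairs of points the measure $\nu$ from Section 1 is invariant, and there the action is still ergodic.

From here until the end we assume, for contradiction, that all $\omega_v\ll\lambda$.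

## 6. The measure on pairs of endpoints

Isometries in $\Gamma$ carry $Q_v$ to $Q_{gv}$, so $Q$ is $\Gamma$-invariant. For $Q$-almost every $x$ the limits $\xi_\pm=\lim_{n\to\pm\infty}x_n\in\mathbb T$ exist, and then each vertex is visited finitely often. Also $\xi_+\ne\xi_-$ almost everywhere, because under $Q_v$ they are independent with atomless law $\omega_v$. We discard the other paths; the set that remains is invariant under the shift and under $\Gamma$.

Enumerate $V=\{z_1,z_2,\dots\}$, and let $T(x)$ be the first time at which $x$ visits $z_j$, where $j$ is the least index visited by $x$. A first time exists because visits to $z_j$ are finite in number. $T$ is given by countably many conditions on coordinates, so it is measurable, and it is a marker on the set of all remaining paths.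

**Definition (endpoint measure).** For Borel $E\subset\mathbb T\times\mathbb T\setminus\mathrm{diag}$,
$$\nu(E)=Q\big((\xi_-,\xi_+)\in E,\ T=0\big).$$

**Step 8 (three properties of $\nu$).** These prepare the identification of $\nu$.

First, $\nu$ is $\Gamma$-invariant. Substituting $gx$ for $x$ and using the $\Gamma$-invariance of $Q$, we get $\nu(gE)=Q((\xi_-,\xi_+)\in E,\ T\circ g=0)$. Since $g$ commutes with $\theta$, the function $T\circ g$ is a marker. The set $\{(\xi_-,\xi_+)\in E\}$ is shift-invariant, so (2) gives $\nu(gE)=\nu(E)$.

Second, $\nu\ne0$. The total mass $\sum_kQ(T=k)$ of $Q$ is positive, and all summands are equal by shift invariance, so $Q(T=0)>0$.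

Third, $\nu$ is absolutely continuous. It is the sum over $v\in V$ of the finite measures $Q_v((\xi_-,\xi_+)\in\cdot\,,\,T=0)\le\omega_v\otimes\omega_v\ll\lambda\otimes\lambda$. So $\nu$ has a density $h$ with values in $[0,\infty]$ with respect to the $\sigma$-finite measure
$$dm(\xi,\eta)=\frac{d\lambda(\xi)\,d\lambda(\eta)}{|\xi-\eta|^2}.$$
The identity $|g\xi-g\eta|^2=|g'(\xi)|\,|g'(\eta)|\,|\xi-\eta|^2$ shows that $m$ is invariant under all disc automorphisms. Densities in $[0,\infty]$ with respect to a $\sigma$-finite measure are almost everywhere unique, so $h\circ g=h$ $m$-a.e. for each $g\in\Gamma$.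

**Step 9 (ergodicity identifies $\nu$).** The aim is to show that $h$ is constant. The group $G=PSL(2,\mathbb R)$ acts transitively on ordered pairs of distinct boundary points, and the stabilizer of a pair is conjugate to the diagonal group $A$, which is closed and not compact. So the space of pairs, with its invariant measure $m$, is $G/A$. We recall Moore's ergodicity theorem in the form we need (for $PSL(2,\mathbb R)$ due to Hopf; Zimmer, *Ergodic Theory and Semisimple Groups*, Thm 2.2.6): if $\Gamma$ is a lattice in $G$ and $A\subset G$ is a noncompact closed subgroup, then $\Gamma$ acts ergodically on $G/A$. That is, a Borel set that each $g\in\Gamma$ preserves up to null sets is null or has null complement. Apply this to the sets $\{h>a\}$ for rational $a\ge0$: each is null or conull, so $h$ is almost everywhere equal to a constant. As $\nu\ne0$,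
$$\nu=c\,m,\qquad c\in(0,\infty]. \tag{6}$$
The value $c=\infty$ will be excluded in Step 14.

**Step 10 (half-plane coordinates).** We now write (6) as a convolution kernel. Pass to the upper half-plane by a Möbius map and keep the letters $V,\omega_v,\nu,m$ for the images. By the same identity for $|g\xi-g\eta|^2$, $m$ becomes a constant times $dx\,dy/(x-y)^2$; we absorb the constant in $c$. For $\Lambda\ge1$ let
$$I=[-1,-e^{-\Lambda}],\quad J=[e^{-\Lambda},1],\qquad \xi=-e^{-u}\in I,\quad \eta=e^{-w}\in J,\qquad u,w\in[0,\Lambda].$$
Then on $I\times J$
$$dm=\frac{e^{-u}e^{-w}\,du\,dw}{(e^{-u}+e^{-w})^2}=k(u-w)\,du\,dw,\qquad k(u)=\frac1{4\cosh^2(u/2)}. \tag{7}$$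
The parameter $\Lambda$ is free, and choosing it is the last move of the proof.

## 7. Cutting paths at the imaginary axis

Let $\sigma$ be the imaginary axis, a geodesic, and let $Z=\{z\in V:d(z,\sigma)\le L\}$. For $z\in Z$ and Borel $A\subset I$ put
$$e_z(A)=\mathbb P_z\big(X_\infty\in A,\ X_n\notin Z\ \text{for all }n\ge1\big)\le1 .$$

**Step 11 (cut formula).** The aim is to write $\nu$ on $I\times J$ as a sum of product measures, one for each vertex of $Z$. Let $\xi_-\in I$ and $\xi_+\in J$. Then $x_n$ is to the left of $\sigma$ for $n$ near $-\infty$ and to the right for $n$ near $+\infty$. So some edge segment $[x_n,x_{n+1}]$, of length $L$, meets $\sigma$. Its endpoints are within $L$ of $\sigma$, so the path visits $Z$. The set of points within $L$ of $\sigma$ is invariant under dilations, and its part on $|z|=1$ is compact in the half-plane. So it is a closed cone around $\sigma$, and it accumulates on the boundary only at $0$ and $\infty$. Neither lies in $I$. As $x_n\to\xi_-\in I$ for $n\to-\infty$, the times spent in $Z$ are bounded below. Hence the first time $T_Z$ in $Z$ is defined, and it is a marker on $\{\xi_-\in I,\ \xi_+\in J\}$,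 with
$$\{T_Z=0\}=\{x_0\in Z,\ x_n\notin Z\text{ for all }n<0\}.$$
Let $A\subset I$ and $B\subset J$. By (2) on the shift-invariant set $\{\xi_-\in A,\ \xi_+\in B\}$ we may replace $T$ by $T_Z$ in the definition of $\nu$. Under $Q_z$ the halves are independent, so
$$\nu(A\times B)=\sum_{z\in Z}Q_z(\xi_-\in A,\ x_n\notin Z\ \forall n<0,\ \xi_+\in B)=\sum_{z\in Z}e_z(A)\,\omega_z(B). \tag{8}$$

Call a kernel $\sum_{i=1}^Na_i(\xi)b_i(\eta)$ a kernel of rank at most $N$, and use the same words for $\sum_{i\le N}a_i\otimes b_i$ with measures $a_i,b_i$. Keep in (8) only the vertices near a bounded piece of $\sigma$: this leaves a rank-$N$ approximation, with $N$ proportional to the length of the piece, and one expects an error $e^{-aN}$ because a walk that starts far along $\sigma$ is unlikely to end in $J$. Does the measure (7), with its non-separable density, contradict this at once?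

It does not. On arcs that are short compared with their distance, the kernel $(x-y)^{-2}$ is itself close to low rank. Take two intervals with centers $p<q$ and half-length $r$, with $D=q-p>2r$, and write $x=p+s$, $y=q+\tau$. Then
$$\frac1{(y-x)^2}=\sum_{n\ge0}(-1)^n(n+1)\frac{(\tau-s)^n}{D^{n+2}},\qquad|\tau-s|\le2r<D .$$
The terms with $n<N$ form a polynomial of degree less than $N$ in $s$, with coefficients depending on $\tau$, so their sum has rank at most $N$. The remainder is at most $D^{-2}\sum_{n\ge N}(n+1)(2r/D)^n$, which is bounded by a constant (depending on $r$ and $D$) times $(N+1)(2r/D)^N$. For small $r/D$ this beats any prescribed $e^{-aN}$. So the comparison of (7) and (8) fails on such arcs.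

What saves it is the freedom in $\Lambda$. We shall see that the rate $a$ obtained from (8) does not depend on $\Lambda$, because the density of vertices along $\sigma$ and the decay of the walk do not. The kernel $k(u-w)$ on $[0,\Lambda]^2$, on the other hand, resists rank-$N$ approximation up to an error of order $e^{-bN}$ with $b$ proportional to $1/\Lambda$. For large $\Lambda$ the two statements collide. The next three sections prove the two estimates, and the last one draws the conclusion.

## 8. Spectral gap and the number of vertices along a geodesic

**Step 12 (spectral bound and Green function).** The aim is exponential decay of the walk's Green function in hyperbolic distance. Let $\mathsf P$ be the transition operator on $\ell^2(V)$, the symmetric matrix with entries $1/7$ on edges. Claim: $\|\mathsf P\|\le\rho:=0.95$.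

Work in the disc, fix $\zeta\in\mathbb T$, and let $u(v)=P(v,\zeta)^{1/2}>0$. Given $v$, choose a disc automorphism $g$ with $gv=0$. Since $P(gw,g\zeta)\,|g'(\zeta)|=P(w,\zeta)$ and $P(0,\cdot)=1$, we have $u(w)/u(v)=P(gw,g\zeta)^{1/2}$. As $w$ runs through the neighbors of $v$, the points $gw$ run through seven equally spaced points of modulus $t$. So for some $\psi$
$$\frac{\mathsf Pu(v)}{u(v)}=\frac17\sum_{k=0}^6\frac{(1-t^2)^{1/2}}{|1-te^{i(\psi+2\pi k/7)}|}.$$
Put $b_j=4^{-j}\binom{2j}{j}$, which is decreasing in $j$. Then $(1-te^{i\psi})^{-1/2}=\sum_jb_jt^je^{ij\psi}$, and multiplication by the complex conjugate gives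
$$\frac1{|1-te^{i\psi}|}=\sum_{n\in\mathbb Z}d_{|n|}e^{in\psi},\qquad d_n=\sum_{j\ge0}b_jb_{j+n}t^{2j+n}\le t^nd_0 .$$
Averaging over $k$ keeps only $n\in7\mathbb Z$, so
$$\frac{\mathsf Pu(v)}{u(v)}\le(1-t^2)^{1/2}\,d_0\Big(1+2\sum_{j\ge1}t^{7j}\Big)=(1-t^2)^{1/2}\,d_0\,\frac{1+t^7}{1-t^7}.$$
With $b_1=\frac12$ and $b_j\le b_2=\frac38$ for $j\ge2$, and $t^2\le0.25$,
$$d_0=\sum_jb_j^2t^{2j}\le1+\frac{t^2}4+\frac9{64}\cdot\frac{t^4}{1-t^2}\le1.0743 .$$
By (3), $(1-t^2)^{1/2}<\sqrt{0.754}<0.8684$ and $t^7<1/128$. So the ratio is less than $0.8684\cdot1.0743\cdot\frac{129}{127}<0.95$. Thus $\mathsf Pu\le\rho u$ with $u>0$.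

This implies the norm bound by the Schur test. Let $p(x,y)$ denote the entries of $\mathsf P$. For $f,\varphi\in\ell^2(V)$, the Cauchy–Schwarz inequality gives
$$\sum_{x,y}p(x,y)|f(x)||\varphi(y)|\le\Big(\sum_{x,y}p(x,y)\frac{u(y)}{u(x)}|f(x)|^2\Big)^{1/2}\Big(\sum_{x,y}p(x,y)\frac{u(x)}{u(y)}|\varphi(y)|^2\Big)^{1/2}\le\rho\,\|f\|\,\|\varphi\| ,$$
where the second factor uses the symmetry of $p$. The claim is proved.

Consequently the $n$-step transition probabilities satisfy $p_n(x,y)\le\rho^n$. Each step has length $L$, so $p_n(x,y)=0$ when $nL<d(x,y)$. Summing over $n\ge d(x,y)/L$,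
$$G(x,y)=\sum_np_n(x,y)\le\frac{\rho^{\,d(x,y)/L}}{1-\rho}. \tag{9}$$

**Step 13 (counting).** We need that a geodesic has boundedly many vertices near it per unit length. Claim: there is an absolute constant $\kappa$ such that, for every geodesic $\sigma_0$ and every interval of length $\ell$ on it, at most
$$\kappa(\ell+1) \tag{10}$$
vertices lie within $L$ of $\sigma_0$ and project orthogonally into that interval. In coordinates (arc length $s$ along $\sigma_0$, signed distance $r$ from it) the metric is $dr^2+\cosh^2r\,ds^2$. So orthogonal projection is 1-Lipschitz, and the set of points within $3L/2$ of $\sigma_0$ that project into an interval of length $\ell+L$ has area $2\sinh(3L/2)(\ell+L)$. The open discs of radius $L/2$ about the vertices are the discs of the packing, so they are disjoint. Those about the counted vertices lie in such a set, obtained by enlarging the interval by $L/2$ on each side. Dividing areas gives (10), with $\kappa=2\sinh(3L/2)\max(1,L)$ divided by the area of a disc of radius $L/2$.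

## 9. Decay along the cut

On $\sigma$, the distance between $iy_1$ and $iy_2$ is $|\log(y_1/y_2)|$. The orthogonal projection of $z$ to $\sigma$ is $i|z|$, because the geodesic $\{|\zeta|=|z|\}$ meets $\sigma$ at a right angle there. So $\log|z|$ is the position of $z$ along $\sigma$.

**Lemma 1.** For each $\Lambda\ge1$ there is $C_\Lambda$ such that $\omega_z(J)\le C_\Lambda\,\rho^{|\log|z||/L}$ for all $z\in Z$.

**Proof.** The idea is to place a second geodesic between $z$ and $J$ and to bound the probability of reaching it. If $|z|>e$ put $R=e$; if $|z|<e^{-\Lambda-1}$ put $R=e^{-\Lambda-1}$. In both cases the geodesic $\sigma'=\{|\zeta|=R\}$ separates $z$ from $J$. A walk from $z$ that ends in $J$ traverses an edge meeting $\sigma'$, so it visits $S=\{s\in V:d(s,\sigma')\le L\}$. The probability of visiting $s$ is at most $G(z,s)$, so $\omega_z(J)\le\sum_{s\in S}G(z,s)$.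

For $s\in S$ let $s'$ be its projection to $\sigma'$ and $d'=d(iR,s')$. Since $\sigma\perp\sigma'$ at $iR$, the hyperbolic Pythagorean theorem gives
$$e^{d(i|z|,s')}\ge\cosh d(i|z|,s')=\cosh\big(\log(|z|/R)\big)\cosh d'\ge\tfrac14e^{|\log(|z|/R)|+d'} .$$
As $d(z,i|z|)\le L$ and $d(s,s')\le L$,
$$d(z,s)\ge d(i|z|,s')-2L\ge|\log(|z|/R)|+d'-\log4-2L .$$
For each integer $j\ge0$, at most $4\kappa$ points $s\in S$ have $d'\in[j,j+1)$, by (10) for two intervals of length 1 on $\sigma'$. With (9),
$$\omega_z(J)\le C\rho^{|\log(|z|/R)|/L}\sum_{j\ge0}4\kappa\,\rho^{j/L}\le C'\rho^{(|\log|z||-\Lambda-1)/L},$$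
where $C=\rho^{-(\log4+2L)/L}/(1-\rho)$. The last step uses $|\log(|z|/R)|\ge|\log|z||-\Lambda-1$, which holds for both choices of $R$. Here $C'$ does not depend on $\Lambda$, and we may take $C'\ge1$. For the remaining $z$ we have $-\Lambda-1\le\log|z|\le1$, so $|\log|z||\le\Lambda+1$. Then the final bound is at least $1$ and holds trivially. So $C_\Lambda=C'\rho^{-(\Lambda+1)/L}$ works. $\square$

**Step 14 (tail of the cut formula, and $c<\infty$).** The aim is to control how much of (8) is lost by truncation. Let $r\ge0$. By (10), at most $4\kappa$ points $z\in Z$ satisfy $r+j<|\log|z||\le r+j+1$, for each integer $j\ge0$. Summing Lemma 1 over $j$, and using (10) once more with an interval of length $2r$, we get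
$$\sum_{z\in Z,\ |\log|z||>r}\omega_z(J)\le C'_\Lambda\,\rho^{r/L},\qquad\#\{z\in Z:|\log|z||\le r\}\le\kappa(2r+1). \tag{11}$$
In particular, by (8) and $e_z\le1$, $\nu(I\times J)\le\sum_{z\in Z}\omega_z(J)<\infty$. Since $m(I\times J)>0$, this gives $0<c<\infty$ in (6).

**Step 15 (the cut formula tested on functions).** The aim is an identity into which we can insert a test function. For real $f\in C[0,\Lambda]$ put $f^-(\xi)=f(-\log(-\xi))$ on $I$ and $f^+(\eta)=f(-\log\eta)$ on $J$. The finite measures $\nu|_{I\times J}$ and $\sum_{z\in Z}e_z|_I\otimes\omega_z|_J$ agree on rectangles by (8), so they coincide. Integrating $f^-(\xi)f^+(\eta)$ and using (6), (7),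
$$c\int_0^\Lambda\!\!\int_0^\Lambda k(u-w)f(u)f(w)\,du\,dw=\sum_{z\in Z}e_z(f^-)\,\omega_z(f^+), \tag{12}$$
where $e_z(f^-)=\int_If^-\,de_z$ and $\omega_z(f^+)=\int_Jf^+\,d\omega_z$. Since $e_z\le1$,
$$|e_z(f^-)|\le\|f\|_\infty,\qquad|\omega_z(f^+)|\le\|f\|_\infty\,\omega_z(J). \tag{13}$$

## 10. The kernel $1/(4\cosh^2(u/2))$ on sine polynomials

**Lemma 2.** Let $f$ be a real element of $\mathrm{span}\{\sin(\pi ju/\Lambda):1\le j\le N+1\}$ on $[0,\Lambda]$, and let $T_N=\sqrt2\,\pi(N+1)/\Lambda$. Then
$$\iint k(u-w)f(u)f(w)\,du\,dw\ \ge\ \frac12\,\frac{\pi T_N}{\sinh\pi T_N}\|f\|_2^2\ \ge\ \pi T_Ne^{-\pi T_N}\|f\|_2^2,\qquad\|f\|_\infty^2\le\frac{2(N+1)}\Lambda\|f\|_2^2 .$$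

**Proof.** We need three things: a positive Fourier transform, a test function whose energy is at low frequency, and a sup-norm bound.

The Fourier transform. $k(u)=e^{-u}/(1+e^{-u})^2$ is the derivative of $p=1/(1+e^{-u})$, and $u=\log(p/(1-p))$. So
$$\hat k(\tau)=\int k(u)e^{-i\tau u}\,du=\int_0^1p^{-i\tau}(1-p)^{i\tau}\,dp=\Gamma(1-i\tau)\,\Gamma(1+i\tau)=\frac{\pi\tau}{\sinh\pi\tau},$$
by the beta integral and $\Gamma(1+s)\Gamma(1-s)=\pi s/\sin\pi s$ with $s=i\tau$; here $\Gamma$ is the gamma function. Since $\sinh x/x=\sum_nx^{2n}/(2n+1)!$, the function $\hat k$ is positive, even, and decreasing in $|\tau|$.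

Low frequencies. Write $f=\sum_ja_j\sin(\pi ju/\Lambda)$. It vanishes at $0$ and $\Lambda$, so its extension by $0$ lies in $H^1(\mathbb R)$. By orthogonality of sines and of cosines,
$$\|f\|_2^2=\frac\Lambda2\sum_ja_j^2,\qquad\|f'\|_2^2=\frac\Lambda2\sum_j\Big(\frac{\pi j}\Lambda\Big)^2a_j^2\le\Big(\frac{\pi(N+1)}\Lambda\Big)^2\|f\|_2^2=\frac{T_N^2}{2}\|f\|_2^2 .$$
Hence
$$\frac1{2\pi}\int_{|\tau|>T_N}|\hat f|^2\,d\tau\le T_N^{-2}\,\frac1{2\pi}\int\tau^2|\hat f|^2\,d\tau=T_N^{-2}\|f'\|_2^2\le\tfrac12\|f\|_2^2 ,$$
so at least half of $\|f\|_2^2$ comes from $|\tau|\le T_N$, where $\hat k\ge\hat k(T_N)$. By Plancherel,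
$$\iint k(u-w)f(u)f(w)\,du\,dw=\frac1{2\pi}\int\hat k\,|\hat f|^2\,d\tau\ge\hat k(T_N)\cdot\tfrac12\|f\|_2^2 .$$
This is the first inequality, and the second follows from $\sinh x\le e^x/2$.

The sup norm. By Cauchy–Schwarz, $\|f\|_\infty^2\le\big(\sum_j|a_j|\big)^2\le(N+1)\sum_ja_j^2=(N+1)\frac2\Lambda\|f\|_2^2$. $\square$

## 11. A long interval makes the two rates collide

**Step 16 (choice of $\Lambda$).** The constants $\kappa,L,\rho$ do not depend on $\Lambda$. Fix
$$\Lambda\ge1,\qquad\Lambda>\frac{2\sqrt2\,\pi^2\kappa L}{\log(1/\rho)},\qquad\text{so that}\qquad\frac{\sqrt2\,\pi^2}\Lambda<\frac{\log(1/\rho)}{2\kappa L}. \tag{14}$$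
The left side of the last inequality is the rate at which the lower bound of Lemma 2 decays in $N$. The right side is the rate of the tail in (11) when $N$ vertices are retained.

**Step 17 (choice of the test function).** The aim is a function that kills all the retained terms of (12). For an integer $N\ge\kappa$ put $r_N=\frac12(N/\kappa-1)\ge0$. By (11), at most $\kappa(2r_N+1)=N$ vertices $z\in Z$ satisfy $|\log|z||\le r_N$. The $N+1$ functions $\sin(\pi ju/\Lambda)$, $1\le j\le N+1$, are linearly independent. So their real span contains an $f$ with $\|f\|_2=1$ that satisfies the at most $N$ linear conditions $\omega_z(f^+)=0$ for $z\in Z$ with $|\log|z||\le r_N$.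

**Step 18 (contradiction).** We insert this $f$ in (12). Only the vertices with $|\log|z||>r_N$ contribute, so by (13) and (11)
$$c\iint k(u-w)f(u)f(w)\,du\,dw\le\|f\|_\infty^2\sum_{z\in Z,\ |\log|z||>r_N}\omega_z(J)\le\|f\|_\infty^2\,C'_\Lambda\,\rho^{r_N/L}.$$
Here $\rho^{r_N/L}=\rho^{-1/(2L)}e^{-N\log(1/\rho)/(2\kappa L)}$. Bounding the left side from below and $\|f\|_\infty^2$ from above by Lemma 2, we obtain, with a constant $C''_\Lambda$ and for all integers $N\ge\kappa$,
$$c\,\pi T_N\,e^{-\sqrt2\,\pi^2(N+1)/\Lambda}\le C''_\Lambda\,(N+1)\,e^{-N\log(1/\rho)/(2\kappa L)},\qquad T_N=\frac{\sqrt2\,\pi(N+1)}\Lambda . \tag{15}$$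
The factor $N+1$ cancels from both sides. Since $c>0$ and $\Lambda$, $C''_\Lambda$ are fixed, (15) bounds
$$\exp\Big(N\Big[\frac{\log(1/\rho)}{2\kappa L}-\frac{\sqrt2\,\pi^2}\Lambda\Big]\Big)$$
by a constant independent of $N$. By (14) the bracket is positive, so (15) fails for large $N$.

So the assumption that all $\omega_v\ll\lambda$ is impossible. By Step 7, $\omega\perp\lambda$. By Step 6, $\omega$ has no atoms. And $\omega\ne\lambda$ follows from singularity, as well as from Proposition 1. This proves the Theorem. $\blacksquare$
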